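\title{Embedded lines in the plane in characteristic $p$:\\ descent along Frobenius}

\begin{abstract}
Let $k$ be an algebraically closed field of characteristic $p>0$, and let $x,y\in k[t]$ be nonzero polynomials with $k[x,y]=k[t]$. We prove that some automorphism of the plane makes the first coordinate a polynomial in $t^p$, in such a way that dividing its degree by $p$ gives a pair of degrees smaller than $(\deg x,\deg y)$. The core of the proof is the following statement: if $\deg x<\deg y$, both degrees are divisible by $p$, and $\deg x$ does not divide $\deg y$, then $x'$ is constant. We obtain it by computing in two ways the Bezoutian of the partial derivatives of the equation of the line. As a consequence, every embedded line is built from a coordinate axis by automorphisms and Frobenius maps in one coordinate, and its equation is a coordinate plus a $p$-th power.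
\end{abstract}

\section{Introduction}

Let $k$ be an algebraically closed field of characteristic $p>0$. An \emph{embedded line} is a pair $(x,y)$ of polynomials in $k[t]$ with $k[x,y]=k[t]$; geometrically, $t\mapsto(x(t),y(t))$ maps the affine line isomorphically onto a closed curve in the plane. For an automorphism $\sigma$ of the $k$-algebra $k[X,Y]$ put
\[
\sigma(x)=\sigma(X)(x,y),\qquad \sigma(y)=\sigma(Y)(x,y).
\]
The pair $(\sigma(x),\sigma(y))$ is again an embedded line. Since $H(\theta(X),\theta(Y))=\theta(H)$ for $H\in k[X,Y]$, applying first $\theta$ and then $\psi$ to a pair has the same effect as applying $\theta\psi$; the pairs $(\sigma(x),\sigma(y))$ form the \emph{orbit} of $(x,y)$. Throughout, ${}'=d/dt$, degrees are degrees in $t$ unless a subscript says otherwise, and $\deg 0=-\infty$. Recall that $h\in k[t]$ has $h'=0$ if and only if $h\in k[t^p]$, and that $H\in k[X,Y]$ has $H_X=H_Y=0$ if and only if $H\in k[X^p,Y^p]$.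

The embedded lines with a zero coordinate are the coordinate axes $(0,\lambda t+\mu)$ and $(\lambda t+\mu,0)$, $\lambda\neq0$. To move a given line toward an axis one tries to lower degrees: if $\deg x$ divides $\deg y$, then subtracting from $y$ a multiple of a power of $x$ lowers $\deg y$. The following theorem, the only result beyond textbook facts that we use, says when this step is guaranteed to be available.

\begin{theorem}[Abhyankar--Moh \cite{AM}]\label{thm:AM}
Let $k$ be a field of characteristic $p$, and let $x,y\in k[t]$ be nonconstant with $k[x,y]=k[t]$. If $p\nmid\gcd(\deg x,\deg y)$, then one of $\deg x$, $\deg y$ divides the other.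
\end{theorem}

When $p$ divides both degrees the process can stop for good.

\begin{example}[Nagata's example]\label{ex:nagata}
Let $m>1$ with $p\nmid m$, and let $x=t^{mp}+t$, $y=t^{p^2}$. Then $t^p=x^p-y^m$ and $t=x-(t^p)^m$, so $(x,y)$ is an embedded line. It is known that no automorphism of $k[X,Y]$ transforms it into a coordinate axis.
\end{example}

The example has a visible cause. One coordinate is a $p$-th power, $y=u^p$ with $u=t^p$, and the pair $(x,u)$ is a simpler embedded line, which the automorphism $X\mapsto X-Y^m$, $Y\mapsto Y$ takes to $(t,t^p)$. So there is a second way to simplify a line: extract a $p$-th root of a coordinate. This keeps the pair an embedded line, because $k[x,u]\supseteq k[x,u^p]$. It is natural to guess that the two operations together always suffice, that is, that every line other than an axis can be moved to a position in which a $p$-th root can be extracted with a net gain in degree.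

To measure the gain, order pairs of numbers as follows: rearrange each pair $(m,n)$ so that $m\le n$, and compare the rearranged pairs lexicographically. On pairs with entries in $\mathbb N\cup\{-\infty\}$ this order admits no infinite descending chain. The guess has been posed as a conjecture in the form below, and our main result is that it is true.

\begin{theorem}\label{thm:main}
Let $k$ be an algebraically closed field of characteristic $p>0$, and let $x,y\in k[t]$ satisfy $k[x,y]=k[t]$, $x\ne0$, $y\neq0$. Then there is an automorphism $\sigma$ of $k[X,Y]$ such that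
\begin{enumerate}
\item[(1)] $\sigma(x)\in k[t^p]$,
\item[(2)] $\bigl(\tfrac1p\deg\sigma(x),\deg\sigma(y)\bigr)<(\deg x,\deg y)$.
\end{enumerate}
\end{theorem}

In Example~\ref{ex:nagata} the exchange of $X$ and $Y$ works: the new pair is $(p,mp)$, and $p<\min(mp,p^2)$. The axes must be excluded. For an axis the right side of (2) is $(-\infty,1)$, so (2) would force $\sigma(x)=0$ or $\sigma(y)=0$; the first gives the pair $(-\infty,1)$ again, and the second gives $\deg\sigma(x)=1$, against (1).

Theorem~\ref{thm:main} follows from a description of the pairs at which the degree-lowering process stops.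

\begin{theorem}\label{thm:key}
Let $k$ be an algebraically closed field of characteristic $p>0$. Let $k[x,y]=k[t]$, $1\le a=\deg x<b=\deg y$, $a\nmid b$, $p\mid a$, $p\mid b$. Then $x'\in k$. Moreover,
\begin{itemize}
\item either $x'=0$, that is, $x\in k[t^p]$;
\item or $x'\in k^*$, and there is $U\in k[X]$, with only monomials of exponent prime to $p$, such that $y+U(x)\in k[t^p]$; if $U\neq0$, then $a(\deg U-1)<b$.
\end{itemize}
\end{theorem}

Section~\ref{sec:red} deduces Theorem~\ref{thm:main} from Theorem~\ref{thm:key}, and Section~\ref{sec:four} proves Theorem~\ref{thm:key} by hand for $a=4$. The general proof occupies Sections~\ref{sec:eq}--\ref{sec:end}. Suppose $x'\ne0$, let $F(X,Y)=0$ be the equation of the line, and let $\rho$ be the larger of the $Y$-degrees of $F_X$ and $F_Y$. The theorem reduces to the claim $\rho=0$. The Bezoutian of $F_X$ and $F_Y$ has rank $\rho$, and on pairs of points $t,s$ with $x(t)=x(s)$ it agrees with a polynomial $\Lambda(t,s)$ of total degree at most $a-2$. This forces the $k(x)$-span of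 $1,y,\dots,y^{\rho-1}$ to have a basis of polynomials in $t$ of small degree, whereas the hypotheses on $a$ and $b$ force the degrees in that span to be large. Section~\ref{sec:cons} extends Theorem~\ref{thm:main} to arbitrary fields of characteristic $p$ and classifies the embedded lines.

\section{Reduction to a minimal pair}\label{sec:red}

\begin{lemma}\label{lem:minimal}
Let $(x,y)$ be an embedded line whose orbit contains no pair with a zero coordinate. Then the orbit contains a pair $(x_1,y_1)$ that satisfies the hypotheses of Theorem~\ref{thm:key} and has $(\deg x_1,\deg y_1)\le(\deg x,\deg y)$.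
\end{lemma}

\begin{proof}
Choose $(x_1,y_1)$ in the orbit with minimal pair of degrees and, exchanging the coordinates if necessary, with $a=\deg x_1\le b=\deg y_1$. No coordinate is constant, since subtracting the constant would produce a zero coordinate; so $a\ge1$. If $a\mid b$, then $y_1-cx_1^{b/a}$ has degree $b_1<b$ for a suitable $c\in k$, and $(a,b_1)<(a,b)$ whether $b_1\ge a$ or $b_1<a$. Hence $a\nmid b$, so $a<b$ and $b\nmid a$, and Theorem~\ref{thm:AM} gives $p\mid a$ and $p\mid b$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main} from Theorem~\ref{thm:key}]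
If the orbit contains a pair with a zero coordinate, there is $\sigma$ with $\sigma(x)=0\in k[t^p]$ and $\deg\sigma(y)=1$, and $(-\infty,1)<(\deg x,\deg y)$ because $x,y\ne0$.

Otherwise take $(x_1,y_1)$ as in Lemma~\ref{lem:minimal}, with degrees $a<b$. It suffices to find in the orbit a pair $(x_2,y_2)$ with $x_2\in k[t^p]$ and $(\frac1p\deg x_2,\deg y_2)<(a,b)$. If $x_1\in k[t^p]$, take $(x_1,y_1)$ itself: $(a/p,b)<(a,b)$. Otherwise let $U$ be as in Theorem~\ref{thm:key}, and put $x_2=y_1+U(x_1)\in k[t^p]$, $y_2=x_1$, $N=\deg x_2$. We claim $N<pb$. If $U=0$ or $d=\deg U$ equals $1$, then $N\le b<pb$. If $d\geq2$, then $a(d-1)<b$ gives $ad<\frac d{d-1}\,b\le 2b\le pb$, so $N\le\max(b,ad)<pb$. Now compare $(N/p,a)$ with $(a,b)$. If $N/p<a$, the smaller entry has dropped. If $N/p\ge a$, the rearranged pair is $(a,N/p)$, and $N/p<b$.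
\end{proof}

\begin{remark}\label{rem:hyp}
The hypotheses of Theorem~\ref{thm:key} play different roles.

(i) The condition $a\nmid b$ cannot be dropped: $x=t^{2p}+t^{p+1}$, $y=x^2+t$ is an embedded line with $a=2p$, $b=4p$ and $x'=t^p$.

(ii) The conclusion $x'\in k$ concerns only the coordinate of smaller degree. For $p=3$ let $x=t^6+t$ and $y=t^{27}+x^2$. From $t^9=x^9-(t^{27})^2$, $t^3=x^3-(t^9)^2$, $t=x-(t^3)^2$ we see that $(x,y)$ is an embedded line. Here $U=-X^2$, and $y'=2x$ is not constant.

(iii) By Theorem~\ref{thm:AM}, the conditions $p\mid a$ and $p\mid b$ follow from the others. We list them so that the proof of Theorem~\ref{thm:key} does not depend on Theorem~\ref{thm:AM}.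
\end{remark}

\section{Difference quotients and the case of degree four}\label{sec:four}

Let $(x,y)$ be an embedded line with $a=\deg x\ge1$, and let $\ell\in k^*$ be the leading coefficient of $x$. The condition $k[x,y]=k[t]$ says in particular that two points $t\neq s$ with $x(t)=x(s)$ are separated by $y$. We therefore study
\[
P=\frac{x(t)-x(s)}{t-s},\qquad Q=\frac{y(t)-y(s)}{t-s}\quad\text{in }k[t,s],\qquad B=k[t,s]/(x(t)-x(s)).
\]
In $B$ we write $x$ for the common class of $x(t)$ and $x(s)$. Division by $x$ with remainder shows that $1,t,\dots,t^{a-1}$ is a basis of $k[t]$ over $k[x]$. Since $x(s)-x(t)$ has degree $a$ in $s$ with constant leading coefficient, $1,s,\dots,s^{a-1}$ is a basis of $B$ over $k[t]$; hence the $t^is^j$ with $0\le i,j<a$ form a basis of $B$ over $k[x]$.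

\begin{lemma}\label{lem:PQ}
\begin{enumerate}
\item[(a)] $Q$ is a unit modulo $P$ in $k[t,s]$.
\item[(b)] If $z\in k[t]$ and $z(t)=z(s)$ in $B$, then $z\in k[x]$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) Write $t=T(x,y)$ with $T\in k[X,Y]$. The polynomial $T(X_1,Y_1)-T(X_2,Y_2)$ lies in the ideal $(X_1-X_2,Y_1-Y_2)$, so $t-s=A_1\,(x(t)-x(s))+A_2\,(y(t)-y(s))$ with $A_1,A_2\in k[t,s]$. Dividing by $t-s$ gives $1=A_1P+A_2Q$.

(b) Write $z=\sum_{j<a}c_j(x)t^j$. In $B$ we have $z(t)\cdot1=z(s)=\sum_{j<a} c_j(x)s^j$, and comparing coordinates in the $k[t]$-basis $(s^j)$ gives $c_j=0$ for $j\ge1$.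
\end{proof}

In Theorem~\ref{thm:key}, $\gcd(a,b)$ is a multiple of $p$ and a proper divisor of $a$, so $a\ge 2p\ge 4$. The smallest case is $p=2$, $a=4$, $b\equiv2\pmod 4$, and Lemma~\ref{lem:PQ} settles it. Write $x=\ell t^4+x_3t^3+x_2t^2+x_1t+x_0$, so that $x'=x_3t^2+x_1$, and put $u=t+s$, $v=ts$. In characteristic $2$,
\[
P=\ell u^3+x_3(u^2+v)+x_2u+x_1 .
\]
Both $P$ and $Q$ are symmetric, so they lie in $k[u,v]$. Since $k[t,s]$ is free over $k[u,v]$ with basis $1,t$, taking the first coordinate of $1=A_1P+A_2Q$ shows that $Q$ is a unit in $k[u,v]/(P)$.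

Suppose $x_3\ne0$. Then $P=0$ can be solved for $v$, so $k[u,v]/(P)\cong k[u]$, and $Q\equiv c\pmod P$ for some $c\in k^*$. Multiplying by $t-s$, we find that $z=y-ct$ satisfies $z(t)=z(s)$ in $B$. Thus $y-ct\in k[x]$ has degree divisible by $4$, although its degree is $b$. Hence $x_3=0$ and $x'=x_1\in k$.

Suppose now $x_1\neq0$. Then $P=\ell u^3+x_2u+x_1$ satisfies $P-uP_u=x_1$, so it has three distinct roots $c_1,c_2,c_3$, all nonzero. On the line $s=t+c_i$ the polynomial $Q$ restricts to a unit of $k[t]$, so $y(t+c_i)-y(t)$ is constant and $y'(t+c_i)=y'(t)$. Therefore $y'(t)-y'(s)$ is divisible by the four distinct linear polynomials $u$, $u+c_1$, $u+c_2$, $u+c_3$, whose product is $\ell^{-1}(x(t)-x(s))$. By Lemma~\ref{lem:PQ}(b), $y'=V(x)$ with $V\in k[X]$. In characteristic $2$ we have $y''=0$, so $V'(x)x_1=0$ and $V=\sum v_iX^{2i}$. The polynomial $U=x_1^{-1}\sum v_iX^{2i+1}$ has odd exponents, $(y+U(x))'=2V(x)=0$, and $4(\deg U-1)=\deg y'<b$ if $U\ne0$. This is Theorem~\ref{thm:key} for $a=4$.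

The argument had two steps. First, $Q$ is a unit on the curve $P=0$, and this curve had so few units that $Q$ was constant on it, or on each of its components. Second, this produced a relation between $y$ and a polynomial of small degree in $t$ over $k[x]$, which the degrees forbid. For larger $a$ we have no such hold on the units of the curve $P=0$. What survives is that the logarithmic differential $dQ/Q$ has at most simple poles at infinity, a restriction that depends on $a$ alone, however large $b$ is. To turn it into relations among powers of $y$ we need the equation of the line.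

\section{The equation of the line and its gradient}\label{sec:eq}

The first two lemmas hold over any field; this will be used in Section~\ref{sec:cons}.

\begin{lemma}\label{lem:F}
Let $k$ be any field, $k[x,y]=k[t]$ and $a=\deg x\ge1$. The kernel of $k[X,Y]\to k[t]$, $H\mapsto H(x,y)$, is generated by a polynomial $F$ with $\deg_YF=a$ whose leading coefficient in $Y$ is a nonzero constant, and $1,y,\dots,y^{a-1}$ is a basis of $k[t]$ over $k[x]$. After scaling $F$ by a constant,
\begin{equation}\label{eq:grad}
y'=F_X(x,y),\qquad x'=-F_Y(x,y).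
\end{equation}
\end{lemma}

\begin{proof}
As $k[t]$ is free of rank $a$ over $k[x]$, the element $y$ is integral over $k[x]$ and $[k(t):k(x)]=a$. Since $k(t)=k(x)(y)$ and $k[x]$ is integrally closed, the minimal polynomial of $y$ over $k(x)$ is $F(x,Y)$ with $F\in k[X,Y]$ monic of degree $a$ in $Y$. Division by $F$ shows that $F$ generates the kernel and that $k[t]\cong k[X,Y]/(F)$ has the basis $(y^j)_{j<a}$.

Write $t=T(x,y)$. In the rest of the proof polynomials in $X,Y$ are evaluated at $(x,y)$ after differentiation. The chain rule gives $T_Xx'+T_Yy'=1$ and $F_Xx'+F_Yy'=0$. With $c=F_XT_Y-F_YT_X\in k[t]$ we get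
\[
F_X=F_Xx'T_X+F_Xy'T_Y=cy',\qquad F_Y=F_Yx'T_X+F_Yy'T_Y=-cx'.
\]
It remains to see that $c$ is a unit. The polynomials $X-x(T)$ and $Y-y(T)$ lie in the kernel, say $X-x(T)=FA_1$ and $Y-y(T)=FA_2$. Differentiating the first identity in $X$ and the second in $Y$ gives $1-x'T_X=F_XA_1$ and $1-y'T_Y=F_YA_2$. The sum is $1=F_XA_1+F_YA_2$, so $c$ divides $1$.
\end{proof}

The proof shows also that $x'$ and $y'$ generate the unit ideal of $k[t]$. From now on $F$ is normalized by \eqref{eq:grad}. If $x'\ne0$, then $F_Y\ne0$, and we put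
\[
\rho=\max(\deg_YF_X,\deg_YF_Y).
\]
Because the leading coefficient of $F$ in $Y$ is constant, $0\le\rho\le a-1$. The number $\rho$ measures how many powers of $y$ are needed to express $x'$ and $y'$ over $k[x]$. The next lemma shows that Theorem~\ref{thm:key} follows once $\rho=0$ is known.

\begin{lemma}\label{lem:rho0}
Let $k$ be a field of characteristic $p>0$, $k[x,y]=k[t]$, $a=\deg x\ge1$, $x'\neq0$, and suppose $\rho=0$. Then $F_Y=c\in k^*$, $x'=-c$, and $C=cY+F(X,0)$ satisfies $F-C\in k[X^p,Y^p]$. There is $U\in k[X]$, with only monomials of exponent prime to $p$, such that $y+U(x)\in k[t^p]$, and $a(\deg U-1)<\deg y$ if $U\ne0$.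
\end{lemma}

\begin{proof}
We have $F_X,F_Y\in k[X]$. The degree of $F_Y(x)=-x'\neq0$ is a multiple of $a$ and less than $a$, so $F_Y=c\in k^*$. Now $C_Y=F_Y$ and $C_X=F_X(X,0)=F_X$, so $F-C\in k[X^p,Y^p]$ and $C(x,y)=-(F-C)(x,y)\in k[x^p,y^p]\subseteq k[t^p]$. Let $U$ be $c^{-1}F(X,0)$ with all monomials of exponent divisible by $p$ removed. The removed part takes a value in $k[x^p]$, so $y+U(x)\in k[t^p]$. If $U\ne0$ has degree $d$, then $p\nmid d$, so $dU/dX$ has degree $d-1$, and $y'=-(dU/dX)(x)\,x'$ gives $a(d-1)=\deg y'<\deg y$.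
\end{proof}

For the rest of this section and in Sections~\ref{sec:lambda}--\ref{sec:nu} we assume only
\begin{equation}\label{eq:S}
k=\bar k,\qquad k[x,y]=k[t],\qquad a=\deg x\ge2,\qquad x'\ne0,
\end{equation}
and we write $L=k(x)$. The hypotheses on $b$ and $p$ enter in Section~\ref{sec:lower}.

\begin{lemma}\label{lem:coprime}
$F_X$ and $F_Y$ have no common factor of positive degree in $k(X)[Y]$.
\end{lemma}

\begin{proof}
Otherwise, by Gauss's lemma, some $G\in k[X,Y]$ of positive $Y$-degree divides both in $k[X,Y]$, and $\deg_YG\le a-1$ since $G$ divides $F_Y\neq0$. By \eqref{eq:grad}, $G(x,y)$ divides $x'$ and $y'$, so $G(x,y)=c_0\in k^*$. Then $F$ divides $G-c_0$, whose $Y$-degree lies between $1$ and $a-1$; this is impossible.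
\end{proof}

We use Euler's trace formula three times, in the following form.

\begin{lemma}[Euler's formula]\label{lem:euler}
Let $G$ be a separable polynomial of degree $N\ge1$ with leading coefficient $\ell_0$ over a field $K$, let $\theta$ be the class of $S$ in $K[S]/(G)$, and write $G(S)/(S-\theta)=\sum_{m<N}w_mS^m$. Then $\operatorname{Tr}(\theta^iw_m/G'(\theta))=\delta_{im}$ for $0\le i,m<N$. In particular $\operatorname{Tr}(\theta^i/G'(\theta))$ is $0$ for $i\le N-2$ and $\ell_0^{-1}$ for $i=N-1$.
\end{lemma}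

\begin{proof}
Let $\theta_1,\dots,\theta_N$ be the roots of $G$ in $\bar K$; the trace of $h(\theta)$ is $\sum_r h(\theta_r)$. Lagrange interpolation gives $S^i=\sum_r\theta_r^i\,G(S)/\bigl((S-\theta_r)G'(\theta_r)\bigr)$ for $i<N$. Compare coefficients of $S^m$, and note that $w_{N-1}=\ell_0$.
\end{proof}

Let $\tau\colon k(t)\to L$ be the $L$-linear map that takes $h$ to its coefficient of $t^{a-1}$ in the basis $1,t,\dots,t^{a-1}$. The identity $x'=-F_Y(x,y)$ makes $\tau$ equally simple in the basis of powers of $y$; this is the link between the two bases.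

\begin{lemma}\label{lem:tau}
$\tau(y^j)=0$ for $0\le j\le a-2$, and $\tau(y^{a-1})\in k^*$.
\end{lemma}

\begin{proof}
The polynomials $x(S)-x$ and $F(x,S)$ over $L$ have degree $a=[k(t):L]$ and roots $t$ and $y$ that generate $k(t)$, so they are irreducible; their derivatives are nonzero because $x'\ne0$, so they are separable. Lemma~\ref{lem:euler} for the first gives $\tau(h)=\ell\operatorname{Tr}(h/x')$, since both sides agree on the basis $(t^i)$. Hence $\tau(y^j)=-\ell\operatorname{Tr}(y^j/F_Y(x,y))$, and Lemma~\ref{lem:euler} for the second polynomial, whose leading coefficient lies in $k^*$, gives the claim.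
\end{proof}

\section{The logarithmic differential of $Q$}\label{sec:lambda}

Write $P=\sum_{i=0}^{a-1}\chi_i(t)s^i$. From $(t^m-s^m)/(t-s)=\sum_{i<m}t^{m-1-i}s^i$ we read off $\deg\chi_i\le a-1-i$ and $\chi_{a-1}=\ell$. As a polynomial in $s$ over $k(t)$, $P$ is separable: a multiple root $s_0$ is a multiple root of $x(S)-x(t)$, so $x'(s_0)=0$; as $x'\ne0$ this gives $s_0\in k$ and $x(t)=x(s_0)\in k$, which is absurd. Also $t-s\nmid P$, because $P(t,t)=x'\neq0$.

On the curve $P=0$ we have $P_t\,dt+P_s\,ds=0$, hence $dQ=J\,dt/P_s$ with $J=Q_tP_s-Q_sP_t$. Since $Q$ is a unit modulo $P$ and $k[t,s]/(P)$ has the $k[t]$-basis $1,s,\dots,s^{a-2}$, there is a unique $f\in k[t,s]$ with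
\[
J\equiv fQ\pmod P,\qquad \deg_sf\le a-2,
\]
and $dQ/Q=f\,dt/P_s$. What degree should $f$ have? At a point at infinity of a curve of degree $d$ where $s/t$ tends to a simple root of the leading form, $1/t$ is a local parameter, $P_s$ has a pole of order $d-1$ and $dt$ one of order $2$; so $f\,dt/P_s$ has at most a simple pole as soon as $\deg f\le d-2$. With $d=a-1$ this suggests the bound $a-3$. But when $p\mid a$ and $a>2$ the leading form $\ell(t^a-s^a)/(t-s)$ has multiple factors, and we know little about the branches at infinity. The proof below avoids them by pushing the differential down to the $t$-line with traces.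

\begin{lemma}\label{lem:fdeg}
The total degree of $f$ is at most $a-3$.
\end{lemma}

\begin{proof}
Let $\mathcal A=k(t)[s]/(P)$, let $\theta$ be the class of $s$, and evaluate polynomials in $t,s$ at $(t,\theta)$. Put
\[
R_m=\operatorname{Tr}_{\mathcal A/k(t)}(\theta^mf/P_s),\qquad W_m=\sum_{i>m}\chi_i(t)s^{i-m-1}\qquad(0\le m\le a-2).
\]
The $W_m(t,\theta)$ are the coefficients $w_m$ of Lemma~\ref{lem:euler}, because $P(t,S)=\sum_i\chi_i(S^i-\theta^i)$. By that lemma the bases $(\theta^m)$ and $(w_m/P_s)$ are dual for the trace form. Expanding $f/P_s$ in the second basis gives $f=\sum_mR_mW_m$ in $\mathcal A$, and hence in $k(t)[s]$, as both sides have $s$-degree at most $a-2$. Moreover $R_m\in k[t]$: it is $\ell^{-1}$ times the coefficient of $\theta^{a-2}$ in $\theta^mf$, which is a $k[t]$-combination of $1,\theta,\dots,\theta^{a-2}$. The total degree of $W_m$ is at most $(a-1-i)+(i-m-1)=a-2-m$. So it suffices to prove $\deg R_m\le m-1$.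

Let $z=1/t$ and $O=k[[z]]$. Since $P$ is separable, $k((z))[s]/(P)$ is a product of finite separable extensions $E$ of $k((z))$, and $R_m$ is the sum of the traces from the factors. Fix a factor $E$, of degree $e$. We recall its structure. The integral closure $O_E$ of $O$ in $E$ is a complete discrete valuation ring whose residue field is finite over $k$, hence equal to $k$ because $k=\bar k$. So $E$ is totally ramified: for a uniformizer $\pi$ we have $O_E=k[[\pi]]=\bigoplus_{i<e}O\pi^i$, and the minimal polynomial $\mu(S)=S^e+\sum_{i<e}\mu_iS^i$ of $\pi$ is Eisenstein; in particular $\mu_i\in O$ and $\mu_0$ is $z$ times a unit of $O$. Write $\dot h=dh/d\pi$ for $h\in E=k((\pi))$; for $c\in k((z))$ the chain rule gives $\dot c=(dc/dz)\dot z$. We need four facts.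

(i) \emph{$\theta/t\in O_E$.} Dividing $P(t,\theta)=0$ by $t^{a-1}$ gives $\sum_i\chi_it^{-(a-1-i)}(\theta/t)^i=0$, with coefficients in $O$ and leading coefficient $\ell\in k^*$.

(ii) \emph{$\dot z$ is $\mu'(\pi)$ times a unit of $O_E$; in particular $\dot z\neq0$.} Differentiating $\mu(\pi)=0$ gives $\mu'(\pi)+\bigl(\sum_{i<e}(d\mu_i/dz)\pi^i\bigr)\dot z=0$. The bracket is a unit, since $d\mu_0/dz$ is a unit of $O$ and the other terms lie in $\pi O_E$; and $\mu'(\pi)\ne0$ by separability.

(iii) \emph{$\operatorname{Tr}_{E/k((z))}\bigl(\mu'(\pi)^{-1}O_E\bigr)\subseteq O$.} By Lemma~\ref{lem:euler}, $\operatorname{Tr}(\pi^i/\mu'(\pi))\in\{0,1\}$ for $i<e$.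

(iv) \emph{$f/P_s\in z\,\dot z^{-1}O_E$.} Let $q=Q(t,\theta)\in E$; it is nonzero because $Q$ is a unit modulo $P$. From $0=P_t\dot t+P_s\dot\theta$ and $\dot q=Q_t\dot t+Q_s\dot\theta$ we get $P_s\dot q=J\dot t=fq\dot t$. As $\dot t=-z^{-2}\dot z$, this reads $f/P_s=-z^2\dot z^{-1}\,\dot q/q$. Writing $q=\pi^r\eta$ with $\eta\in O_E^*$, we have $\dot q/q=r\pi^{-1}+\dot\eta/\eta\in\pi^{-1}O_E\subseteq z^{-1}O_E$.

By (i), (ii), (iv) the element $t^{-m}\theta^mf/P_s$ lies in $z\,\mu'(\pi)^{-1}O_E$, so by (iii) its trace lies in $zO$. Summing over the factors gives $t^{-m}R_m\in zO$, that is, $\deg R_m\le m-1$.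
\end{proof}

To connect $f$ with the gradient \eqref{eq:grad} we express $J$ through $x'$ and $y'$. Put
\[
W=y'(t)x'(s)-x'(t)y'(s),\qquad D=y(t)-y(s),\qquad \Lambda=-(P_t+P_s)-(t-s)f .
\]
Since $P$ has total degree $a-1$, Lemma~\ref{lem:fdeg} shows that
\begin{equation}\label{eq:Ldeg}
\Lambda=\sum_{i+j\le a-2}\Lambda_{ij}t^is^j,\qquad \Lambda_{ij}\in k .
\end{equation}

\begin{lemma}\label{lem:WDL}
$W=D\Lambda$ in $B$.
\end{lemma}

\begin{proof}
Let $\delta=t-s$. Differentiating $\delta P=x(t)-x(s)$ and $\delta Q=y(t)-y(s)$ gives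
\[
x'(t)=P+\delta P_t,\quad x'(s)=P-\delta P_s,\quad y'(t)=Q+\delta Q_t,\quad y'(s)=Q-\delta Q_s .
\]
Hence, modulo $P$,
\[
W\equiv-(Q+\delta Q_t)\delta P_s-\delta P_t(Q-\delta Q_s)=-\delta Q(P_t+P_s)-\delta^2J\equiv\delta Q\Lambda=D\Lambda .
\]
Both $W$ and $D$ vanish for $s=t$, so the prime $\delta$ divides $W-D\Lambda$, and $\delta\nmid P$. Thus $\delta P=x(t)-x(s)$ divides $W-D\Lambda$.
\end{proof}

\begin{example}\label{ex:A}
Let $p\ne2$, $x=t^4+t$, $y=t^2$; here $t=x-y^2$ and $a=4$. Then $Q=t+s$, $P=(t+s)(t^2+s^2)+1$ and $J=P_s-P_t=2(s-t)Q$, so $f=2(s-t)$ has degree exactly $a-3$. Since $P_t+P_s=(x'(t)-x'(s))/(t-s)=4(t^2+ts+s^2)$, we get $\Lambda=-2t^2-8ts-2s^2$, and indeed $W-D\Lambda=2(t-s)+2(t^4-s^4)$. The normalized equation is $F=(X-Y^2)^2-Y$, with $F_X=2(X-Y^2)$ and $F_Y=-4Y(X-Y^2)-1$, so $\rho=3$. This is also the rank of the matrix $(\Lambda_{ij})$, which the next section explains.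
\end{example}

\section{The Bezoutian of the gradient}\label{sec:bez}

By \eqref{eq:grad}, $W$ has a second evident quotient by $D$. The \emph{Bezoutian} of $F_Y$ and $F_X$ with respect to $Y$ is
\[
\operatorname{Bz}(X;Y_1,Y_2)=\frac{F_Y(X,Y_1)F_X(X,Y_2)-F_X(X,Y_1)F_Y(X,Y_2)}{Y_1-Y_2}=\sum_{0\le i,j<\rho}\beta_{ij}(X)Y_1^iY_2^j ;
\]
the numerator has degree at most $\rho$ in each $Y_i$, so the exponents are less than $\rho$. Write $y_1=y(t)$ and $y_2=y(s)$ in $B$. Then $W=D\cdot\operatorname{Bz}(x;y_1,y_2)$ in $B$. We cannot simply cancel $D$, which is a zero divisor in $B$ (it vanishes on the diagonal). The functional $\tau$ removes the ambiguity.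

\begin{lemma}\label{lem:bez}
$\Lambda=\operatorname{Bz}(x;y_1,y_2)$ in $B$.
\end{lemma}

\begin{proof}
Let $\gamma\in k[t,s]$ represent $\Lambda-\operatorname{Bz}(x;y_1,y_2)$. By Lemma~\ref{lem:WDL}, $D\gamma=0$ in $B$, so $(t-s)P$ divides $(t-s)Q\gamma$, and Lemma~\ref{lem:PQ}(a) gives $P\mid\gamma$. As $sP=tP$ in $B$, we have $\gamma=h(t)P$ in $B$ for some $h\in k[t]$. Let $\epsilon\colon B\to k[t]$ be the $k[t]$-linear map giving the coefficient of $s^{a-1}$ in the basis $(s^j)_{j<a}$. For $z=\sum_{j<a} c_j(x)t^j\in k[t]$ we have $z(s)=\sum c_j(x)s^j$, so $\epsilon(z(s))=\tau(z)$. Now $\epsilon(\Lambda)=0$ by \eqref{eq:Ldeg}; $\epsilon(\operatorname{Bz})=\sum\beta_{ij}(x)y_1^i\tau(y^j)=0$ by Lemma~\ref{lem:tau}, since $j\le\rho-1\le a-2$; and $\epsilon(hP)=\ell h$. Hence $h=0$.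
\end{proof}

\begin{lemma}\label{lem:bezinv}
If $\rho\ge1$, the matrix $\beta=(\beta_{ij})_{0\le i,j<\rho}$ is invertible over $k(X)$.
\end{lemma}

\begin{proof}
Let $G_1$ be one of $F_X,F_Y$ of $Y$-degree $\rho$ and $G_2$ the other, viewed in $k(X)[Y]$. By Lemma~\ref{lem:coprime}, $G_2$ is a unit modulo $G_1$. Divide the identity
\[
G_1(Y_1)G_2(Y_2)-G_2(Y_1)G_1(Y_2)=G_2(Y_2)\bigl(G_1(Y_1)-G_1(Y_2)\bigr)-G_1(Y_2)\bigl(G_2(Y_1)-G_2(Y_2)\bigr)
\]
by $Y_1-Y_2$, and write $(G_1(Y_1)-G_1(Y_2))/(Y_1-Y_2)=\sum_{i<\rho}Y_1^iw_i(Y_2)$, where $w_i$ has degree exactly $\rho-1-i$. The coefficient of $Y_1^i$ in $\pm\operatorname{Bz}$ is congruent to $G_2w_i$ modulo $G_1(Y_2)$. The $w_i$ form a basis of $k(X)[Y_2]/(G_1)$, hence so do the $G_2w_i$. So the polynomials $\sum_j\beta_{ij}Y_2^j$, $0\le i<\rho$, are linearly independent.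
\end{proof}

Let $V_\rho=\sum_{j<\rho}Ly^j\subseteq k(t)$, and let $\mathcal P$ be the $k$-space of polynomials in $t$ of degree less than $a$. A $k$-basis of $\mathcal P$ is a $k[x]$-basis of $k[t]$ and an $L$-basis of $k(t)$.

\begin{proposition}\label{prop:small}
Suppose $\rho\ge1$. Then the matrix $(\Lambda_{ij})$ has rank $\rho$, and there are monic polynomials $u_1,\dots,u_\rho\in k[t]$ of distinct degrees $e_1,\dots,e_\rho\le a-2$ such that
\[
\bigoplus_{j<\rho}k[x]y^j=\bigoplus_{l=1}^\rho k[x]u_l,\qquad 2\sum_{l=1}^\rho e_l\le\rho(a-2).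
\]
\end{proposition}

\begin{proof}
Write $y^j=\sum_{i<a}\Gamma_{ji}t^i$ for $j<\rho$; the $\rho\times a$ matrix $\Gamma$ over $k[x]$ has rank $\rho$. View $(\Lambda_{ij})$ as an $a\times a$ matrix. Comparing coordinates in the $k[x]$-basis $(t^is^j)$ of $B$, Lemma~\ref{lem:bez} says $(\Lambda_{ij})=\Gamma^{\mathsf T}\beta(x)\Gamma$. By Lemma~\ref{lem:bezinv} this matrix has rank $\rho$, and over $L$ both its row space and its column space are spanned by the rows of $\Gamma$. Identify $L^a$ with $k(t)$ by the basis $(t^i)$; then both spaces equal $V_\rho$.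

Let $M$ be the $k$-span of the columns $\sum_i\Lambda_{ij}t^i$. Rank does not depend on the field, so $\dim_kM=\rho$, and $LM=V_\rho$. Extending a $k$-basis of $M$ to one of $\mathcal P$ shows $M=V_\rho\cap\mathcal P$. The same argument applies to the rows, so the $k$-span of the rows is also $M$. Choose a monic basis $u_1,\dots,u_\rho$ of $M$ with distinct degrees $e_l$; they are at most $a-2$ by \eqref{eq:Ldeg}. Both $(y^j)_{j<\rho}$ and $(u_l)$ are $L$-bases of $V_\rho$ that extend to $k[x]$-bases of $k[t]$, so both modules in the statement equal $V_\rho\cap k[t]$.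

Expanding the columns in the basis $(u_l)$ gives $\Lambda=\sum_lu_l(t)r_l(s)$ with $r_l\in\mathcal P$. Every row is a $k$-combination of the $\rho$ polynomials $r_l$, so the $r_l$ span a space containing $M$, of dimension at most $\rho$, and they form a basis of $M$. Hence
\[
\Lambda=\sum_{l,m}c_{lm}u_l(t)u_m(s),\qquad(c_{lm})\in GL_\rho(k).
\]
Let $N=\max\{e_l+e_m:c_{lm}\ne0\}$. The part of $\Lambda$ of degree $N$ is $\sum_{e_l+e_m=N}c_{lm}t^{e_l}s^{e_m}$, which is nonzero because the monomials are distinct. So $N\le a-2$. As $\det(c_{lm})\ne0$, there is a permutation $\pi$ with $c_{l\pi(l)}\neq0$ for all $l$, and summing $e_l+e_{\pi(l)}\le a-2$ over $l$ gives the inequality.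
\end{proof}

In the first case of Section~\ref{sec:four} ($p=2$, $a=4$, $x_3\ne0$) we had $Q=c+RP$ for some $R$, so $J\equiv0\pmod P$, $f=0$ and $\Lambda=x_3(t+s)$. Then $\rho=2$ and $M=k+kt$, and the proposition reads $k[x]+k[x]y=k[x]+k[x]t$, the relation found there.

\section{The degree sequence $\nu_j$}\label{sec:nu}

To use Proposition~\ref{prop:small} we must compute $\sum e_l$ from the powers of $y$. Extend $\deg$ to $k(t)$ by $\deg(h_1/h_2)=\deg h_1-\deg h_2$; then $\deg L^*=a\mathbb Z$. Call a finite family of nonzero elements of $k(t)$ \emph{reduced} if their degrees are pairwise incongruent modulo $a$. For a reduced family $(v_l)$ and $c_l\in L$ the nonzero terms $c_lv_l$ have distinct degrees, so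
\begin{equation}\label{eq:star}
\deg\sum c_lv_l=\max_{l}(\deg c_l+\deg v_l).
\end{equation}
The families $(t^i)_{i<a}$ and $(u_l)$ are reduced. The sum of degrees of a reduced basis behaves like a logarithmic volume.

\begin{lemma}\label{lem:det}
Let $(v_j)$ and $(v_l')$ be reduced bases of the same $L$-subspace of $k(t)$, with $v'_l=\sum_j\Theta_{lj}v_j$. Then $\sum\deg v'_l=\sum\deg v_j+\deg\det\Theta$.
\end{lemma}

\begin{proof}
By \eqref{eq:star}, $\deg\Theta_{lj}\le\deg v'_l-\deg v_j$, and for each $l$ equality holds for exactly one index $j=\pi(l)$. Since $\deg v'_l\equiv\deg v_{\pi(l)}\pmod a$ and $(v'_l)$ is reduced, $\pi$ is injective, hence a permutation. In the Leibniz expansion of $\det\Theta$ the term of $\pi$ has degree $\sum\deg v'_l-\sum\deg v_j$, and every other term has smaller degree.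
\end{proof}

The powers of $y$ need not be reduced, so we correct each by lower powers. For $0\le j<a$ let
\[
\nu_j=\min\{\deg h(y):h\in L[Y]\text{ monic of degree }j\},\qquad S_r=\sum_{j<r}\nu_j .
\]
The minimum exists. Indeed, $h(y)\ne0$; let $\lambda_j$ be the $j$-th coordinate in the $L$-basis $(y^i)_{i<a}$ of $k(t)$. If $h(y)=\sum c_it^i$ with $c_i\in L$, then $\deg c_i\le\deg h(y)-i$ by \eqref{eq:star}, and $1=\lambda_j(h(y))=\sum c_i\lambda_j(t^i)$ gives $0\le\deg h(y)+\max_i(\deg\lambda_j(t^i)-i)$, a lower bound independent of $h$. Let $\varphi_j\in L[Y]$ attain the minimum.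

\begin{lemma}\label{lem:nu}
\begin{enumerate}
\item[(a)] If $h\in L[Y]$ has degree less than $j$ and $h(y)\ne0$, then $\deg h(y)\not\equiv\nu_j\pmod a$. In particular $(\varphi_j(y))_{j<a}$ is reduced.
\item[(b)] If $h_j\in L[Y]$ is monic of degree $j$ for $0\le j<a$ and $(h_j(y))_{j<a}$ is reduced, then $\deg h_j(y)=\nu_j$ for all $j$.
\item[(c)] $\nu_0=0$, and $\nu_{i+j}\le\nu_i+\nu_j$ if $i+j<a$.
\item[(d)] $\nu_j+\nu_{a-1-j}=a-1$ for $0\le j<a$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) If $\nu_j=\deg h(y)+ma$ with $m\in\mathbb Z$, then for a suitable $c\in k^*$ the monic polynomial $\varphi_j-cx^mh$ of degree $j$ takes a value of degree less than $\nu_j$.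

(b) Write $\varphi_j=h_j+\sum_{i<j}c_ih_i$ with $c_i\in L$. Then $\nu_j\ge\deg h_j(y)$ by \eqref{eq:star}, and the reverse inequality holds by definition.

(c) The only monic polynomial of degree $0$ is $1$, and $\varphi_i\varphi_j$ is monic of degree $i+j$.

(d) The product $\varphi_j\varphi_{a-1-j}$ is monic of degree $a-1$, so Lemma~\ref{lem:tau} shows that its value at $y$ has coefficient $\tau(y^{a-1})\in k^*$ at $t^{a-1}$. By \eqref{eq:star}, $\nu_j+\nu_{a-1-j}\ge a-1$. The transition matrix from $(t^i)$ to $(y^j)$ lies in $GL_a(k[x])$, and the one from $(y^j)$ to $(\varphi_j(y))$ is unitriangular, so the determinant of their product lies in $k^*$. Lemma~\ref{lem:det} gives $\sum_{j<a}\nu_j=a(a-1)/2$. Thus the $a$ inequalities sum to an equality, and each is an equality.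
\end{proof}

\begin{proposition}\label{prop:upper}
If $\rho\ge1$, then $2S_\rho\le\rho(a-2)$.
\end{proposition}

\begin{proof}
By Proposition~\ref{prop:small} the transition matrix from $(y^j)_{j<\rho}$ to $(u_l)$ lies in $GL_\rho(k[x])$, so its determinant lies in $k^*$; the one from $(y^j)_{j<\rho}$ to $(\varphi_j(y))_{j<\rho}$ has determinant $1$. Lemma~\ref{lem:det}, applied to the two reduced bases of $V_\rho$, gives $\sum e_l=S_\rho$.
\end{proof}

\begin{example}\label{ex:B}
In Example~\ref{ex:A}, the polynomials $1,\ Y,\ Y^2-x,\ Y(Y^2-x)$ take values of degrees $0,2,1,3$. By Lemma~\ref{lem:nu}(b) these are the $\nu_j$, and $2S_3=6=\rho(a-2)$.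

Now let $p=3$, $x=t^6+t$, $y=t^9$ (Example~\ref{ex:nagata} with $m=2$). Here $y^2-x^3=-t^3$ has degree $3\equiv\deg y\pmod 6$, and the degree can be lowered further only because denominators in $x$ are allowed: $\varphi=Y^2+x^{-1}Y-x^3$ has $\varphi(y)=-t^3/(t^5+1)$, of degree $-2$. The values of $1,Y,\varphi,\varphi Y,\varphi^2,\varphi^2Y$ have degrees
\[
0,\ 9,\ -2,\ 7,\ -4,\ 5,
\]
which are incongruent modulo $6$, so this is the sequence $\nu_j$. For $r=1,\dots,5$ the numbers $2S_r$ are $0,18,14,28,20$, against $r(a-2)=4,8,12,16,20$. The inequality of Proposition~\ref{prop:upper} fails for $r=2,3,4$.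
\end{example}

\section{A lower bound for the partial sums}\label{sec:lower}

From now on we assume the hypotheses of Theorem~\ref{thm:key} and $x'\neq0$; then \eqref{eq:S} holds. Put
\[
g=\gcd(a,b)\ge p\ge2,\qquad a=\alpha g,\qquad n=g-1\ge1 .
\]
Since $a\nmid b$ we have $\alpha\ge2$, and since $b>a$ we have $b\ge a+g$. As in Example~\ref{ex:B}, the sequence $\nu_j$ splits into $g$ blocks of length $\alpha$, and it climbs in steps of $b$ inside each block.

\begin{lemma}\label{lem:blocks}
Put $\omega_i=\nu_{\alpha i}$ for $0\le i\le n$ and $\kappa=b(\alpha-1)-(a-1)$. Then: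
\begin{enumerate}
\item[(a)] $\nu_{\alpha i+c}=\omega_i+bc$ for $0\le c<\alpha$;
\item[(b)] $\omega_i+\omega_{n-i}=-\kappa$;
\item[(c)] $\kappa>(a-1)(\alpha-2)$ and $\kappa>n$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) Since $b/g$ is prime to $\alpha$, the numbers $bc$ with $0\le c<\alpha$ represent each multiple of $g$ modulo $a$ exactly once. The $\omega_i$ are pairwise incongruent modulo $g$: if $\omega_i\equiv\omega_{i'}\pmod g$ with $i'<i$, then $\omega_i\equiv\omega_{i'}+bc\pmod a$ for some $0\le c<\alpha$, and $h=\varphi_{\alpha i'}Y^c$, of degree $\alpha i'+c<\alpha i$, contradicts Lemma~\ref{lem:nu}(a). So the degrees $\omega_i+bc$ of the elements $\varphi_{\alpha i}(y)y^c$ are pairwise incongruent modulo $a$: for different $i$ already modulo $g$, and for equal $i$ by the first sentence. Apply Lemma~\ref{lem:nu}(b).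

(b) We have $a-1-\alpha i=\alpha(n-i)+\alpha-1$, so (a) and Lemma~\ref{lem:nu}(d) give $\omega_i+\omega_{n-i}+b(\alpha-1)=a-1$.

(c) From $b>a-1$ we get $b(\alpha-1)>(a-1)(\alpha-1)$, and $\kappa\ge b-a+1\ge g+1>n$.
\end{proof}

So the starting values of the blocks go from $\omega_0=0$ to $\omega_n=-\kappa$. The sums $S_r$ could be small only if the $\omega_i$ fell early. Subadditivity prevents this: on average they fall no faster than the linear sequence $-\kappa i/n$.

\begin{lemma}\label{lem:subadd}
$\Omega_r=\sum_{i<r}\omega_i$ satisfies $\Omega_r\ge-\dfrac{\kappa\,r(r-1)}{2n}$ for $0\le r\le g$.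
\end{lemma}

\begin{proof}
Put $\tilde\omega_i=\omega_i+\kappa i/n$ and $A(m)=\sum_{i=0}^m\tilde\omega_i=\Omega_{m+1}+\kappa m(m+1)/(2n)$. The case $r=0$ is trivial, so we must show $A(m)\ge0$ for $0\le m\le n$. By Lemma~\ref{lem:blocks}(b), $\tilde\omega_i+\tilde\omega_{n-i}=0$, so $A(n)=0$. By Lemma~\ref{lem:nu}(c), $\tilde\omega_i+\tilde\omega_{m-i}\ge\tilde\omega_m$ for $0\le i\le m\le n$. Summing over $i$ gives $2A(m)\ge(m+1)(A(m)-A(m-1))$, that is, $(m+1)A(m-1)\ge(m-1)A(m)$ for $1\le m\le n$. Descending induction from $m=n$ finishes the proof.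
\end{proof}

\begin{proposition}\label{prop:lower}
For $2\le j\le a-2$ we have $2S_j>j(a-2)$.
\end{proposition}

\begin{proof}
Write $j=\alpha r+c$ with $0\le c<\alpha$ and $0\le r\le n$. Summing $r$ full blocks and $c$ terms of the next one, and using $\omega_r=\Omega_{r+1}-\Omega_r$, we get
\[
2S_j=2(\alpha-c)\Omega_r+2c\,\Omega_{r+1}+b\,[r\alpha(\alpha-1)+c(c-1)].
\]
By Lemma~\ref{lem:subadd} and the identity $(\alpha-c)r(r-1)+cr(r+1)=r[\alpha(r-1)+2c]$, the first two terms sum to at least $-\kappa r[\alpha(r-1)+2c]/n$. Since $b(\alpha-1)=\kappa+a-1$, the last term equals $(\kappa+a-1)\bigl[r\alpha+\frac{c(c-1)}{\alpha-1}\bigr]$. Finally $j(a-2)=(a-1)(r\alpha+c)-j$ and $\frac{c(c-1)}{\alpha-1}-c=-\frac{c(\alpha-c)}{\alpha-1}$. Together,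
\begin{equation}\label{eq:lower}
2S_j-j(a-2)\ \ge\ \kappa\,\mathcal B-(a-1)\frac{c(\alpha-c)}{\alpha-1}+j,\qquad
\mathcal B=r\alpha+\frac{c(c-1)}{\alpha-1}-\frac{r[\alpha(r-1)+2c]}{n}.
\end{equation}
The identity $(\alpha-c)(\alpha-c-1)=(\alpha-2c)(\alpha-1)+c(c-1)$ gives a second form,
\[
\mathcal B=\frac{(\alpha-c)(\alpha-c-1)}{\alpha-1}+\frac{(n-r)[\alpha(r-1)+2c]}{n}.
\]
We show that the right side of the inequality in \eqref{eq:lower} is positive, using Lemma~\ref{lem:blocks}(c).

\emph{Case $r=0$.} Then $j=c$ and $2\le c\le\alpha-1$. By the first form of $\mathcal B$ the right side is $\frac c{\alpha-1}[\kappa(c-1)-(a-1)(\alpha-c)]+c$, and $\kappa(c-1)\ge\kappa>(a-1)(\alpha-2)\ge(a-1)(\alpha-c)$.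

\emph{Case $r\ge1$, $c\le\alpha-2$.} The second summand in the second form of $\mathcal B$ is nonnegative, so the right side is at least $\frac{\alpha-c}{\alpha-1}[\kappa(\alpha-c-1)-(a-1)c]+j$, and $\kappa(\alpha-c-1)\ge\kappa>(a-1)(\alpha-2)\ge(a-1)c$.

\emph{Case $r\geq1$, $c=\alpha-1$.} Since $a-1=\alpha n+\alpha-1$, we have $a-1-j=\alpha(n-r)$, and $r\le n-1$ because $j\le a-2$. The second form gives $\mathcal B=(n-r)[\alpha(r+1)-2]/n$, and $\frac{c(\alpha-c)}{\alpha-1}=1$. So the right side equals $(n-r)\bigl[\kappa(\alpha(r+1)-2)/n-\alpha\bigr]$, which is positive because $\alpha(r+1)-2\ge2\alpha-2\ge\alpha$ and $\kappa>n$.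
\end{proof}

The range of $j$ cannot be enlarged: $S_1=0$, and $2S_{a-1}=a(a-1)-2\nu_{a-1}=(a-1)(a-2)$ by Lemma~\ref{lem:nu}. The values $\rho=1$ and $\rho=a-1$ need separate arguments.

\section{The extreme values of $\rho$}\label{sec:end}

\begin{proposition}\label{prop:rho}
Under the hypotheses of Theorem~\ref{thm:key}, if $x'\ne0$ then $\rho=0$.
\end{proposition}

\begin{proof}
Suppose $\rho\ge1$. By Propositions~\ref{prop:upper} and~\ref{prop:lower}, $\rho\in\{1,a-1\}$.

\emph{The case $\rho=a-1$.} By Proposition~\ref{prop:small} and \eqref{eq:Ldeg}, the matrix $(\Lambda_{ij})_{0\le i,j\le a-2}$ is invertible and vanishes below the antidiagonal. Its determinant is, up to sign, the product of the antidiagonal entries, so $\Lambda_{i,a-2-i}\ne0$ for $0\le i\le a-2$. Let $h=\sum_i\Lambda_{i,a-2-i}t^is^{a-2-i}$ be the leading form of $\Lambda$. Since $p\mid a$ and $p\mid b$, we have $\deg x'\le a-2$ and $\deg y'\le b-2$, so $W$ has total degree at most $a+b-4$, while $D\Lambda$ has degree $a+b-2$. Thus the leading form of $W-D\Lambda$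 is a nonzero constant times $(t^b-s^b)h$. By Lemma~\ref{lem:WDL}, $x(t)-x(s)$ divides $W-D\Lambda$; taking leading forms and setting $s=1$, we find that $t^a-1$ divides $(t^b-1)h(t,1)$. The identity $t^b-1=t^{b-a}(t^a-1)+(t^{b-a}-1)$ lets the Euclidean algorithm run on the exponents, so $\gcd(t^a-1,t^b-1)=t^g-1$ in every characteristic. Therefore
\[
h(t,1)=(1+t^g+\dots+t^{(\alpha-1)g})\,h_1(t),\qquad \deg h_1=(a-2)-(a-g)=g-2 .
\]
Every exponent occurring in $h(t,1)$ is then congruent to one of $0,\dots,g-2$ modulo $g$, so the coefficient $\Lambda_{g-1,a-1-g}$ of $t^{g-1}$ vanishes. But $0\le g-1\le a-2$, a contradiction.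

\emph{The case $\rho=1$.} Write $F_Y=v_0+v_1Y$ with $v_0,v_1\in k[X]$. If $v_1\neq0$, then $\deg v_1(x)y\equiv b\not\equiv0\pmod a$, while $v_0(x)$ is zero or has degree divisible by $a$; so $\deg F_Y(x,y)\ge b>\deg x'$, against \eqref{eq:grad}. Hence $v_0(x)=-x'\neq0$ has degree less than $a$, and $v_0\in k^*$. Then $\partial_YF_X=\partial_XF_Y=0$, and since $\deg_YF_X\le1$ we get $F_X\in k[X]$. So $\rho=0$, a contradiction.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:key}]
If $x'=0$ we are in the first case. If $x'\ne0$, then $\rho=0$ by Proposition~\ref{prop:rho}, and Lemma~\ref{lem:rho0} gives the second case.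
\end{proof}

With Section~\ref{sec:red}, this proves Theorem~\ref{thm:main}. In the proof of Proposition~\ref{prop:rho} the divisibility of $a$ and $b$ by $p$ served twice: to ensure $g\ge2$, and to make $W$ negligible against $D\Lambda$ when $\rho=a-1$. Example~\ref{ex:A}, where $p$ divides neither degree, has $\rho=a-1$.

\section{Arbitrary fields and the classification of lines}\label{sec:cons}

\begin{theorem}\label{thm:fields}
The statement of Theorem~\ref{thm:main} holds over every field $k$ of characteristic $p>0$.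
\end{theorem}

\begin{proof}
The arguments of Section~\ref{sec:red} use only operations with coefficients in $k$, and Theorem~\ref{thm:AM} holds over $k$. So it suffices to obtain the conclusion of Theorem~\ref{thm:key} over $k$ for a pair $(x,y)$ in $k[t]$ that satisfies its other hypotheses. Assume $x'\ne0$ and let $F\in k[X,Y]$ be as in Lemma~\ref{lem:F}. The hypotheses persist over $\bar k$, and $F$ is also the equation over $\bar k$: it vanishes at $(x,y)$, has $Y$-degree $a$ and constant leading coefficient, so it is a constant multiple of the minimal polynomial of $y$ over $\bar k(x)$. Proposition~\ref{prop:rho} over $\bar k$ gives $\rho=0$, and Lemma~\ref{lem:rho0} over $k$ gives $x'\in k^*$ and $U\in k[X]$.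
\end{proof}

Iterating Theorem~\ref{thm:main} describes all embedded lines. A \emph{coordinate} of $k[X,Y]$ is the image of $X$ under an automorphism, and the \emph{ideal} of an embedded line $(x,y)$ is the kernel of $H\mapsto H(x,y)$.

\begin{theorem}\label{thm:class}
Let $k$ be algebraically closed of characteristic $p>0$.
\begin{enumerate}
\item[(a)] For $u,y\in k[t]$: $k[u^p,y]=k[t]$ if and only if $k[u,y]=k[t]$ and $y'\in k^*$.
\item[(b)] The embedded lines are exactly the pairs obtained from $(0,t)$ by finitely many steps of the following types: {\rm(A)} apply an automorphism of $k[X,Y]$; {\rm(A$'$)} replace $t$ by $\lambda t+\mu$ with $\lambda\in k^*$, $\mu\in k$; {\rm(B)} replace $(u,y)$ by $(u^p,y)$ when $y'\in k^*$.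
\item[(c)] If $F$ generates the ideal of an embedded line, then up to a constant factor $F=C+G^p$ with $C$ a coordinate of $k[X,Y]$ and $G\in k[X,Y]$. In particular $dF$ vanishes nowhere on $\mathbb A^2$.
\item[(d)] Every embedded line is the isomorphic image of a coordinate axis under a finite, purely inseparable, bijective morphism $\mathbb A^2\to\mathbb A^2$ that is a composite of automorphisms and maps $(X,Y)\mapsto(X^p,Y)$.
\end{enumerate}
\end{theorem}

\begin{proof}
(a) If $k[u^p,y]=k[t]$, then $k[u,y]=k[t]$, and differentiating $t=T(u^p,y)$ gives $1=T_Y(u^p,y)\,y'$, so $y'\in k^*$. Conversely, let $t=T(u,y)$ and $y'=c\in k^*$. Raising to the $p$-th power gives $t^p\in k[u^p,y^p]$, and $y-ct\in k[t^p]$ because its derivative vanishes. Hence $t\in k[u^p,y]$.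

(b) Steps (A) and (A$'$) preserve embedded lines, and so does (B) by (a). Conversely, let $(x,y)$ be an embedded line; we use induction on the pair of degrees. If a coordinate is zero, the pair is $(0,\lambda t+\mu)$ up to the exchange of coordinates, and it arises from $(0,t)$ by (A$'$) and (A). Otherwise take $\sigma$ as in Theorem~\ref{thm:main}. As $k$ is perfect, $\sigma(x)=u^p$ with $u\in k[t]$, and $(\deg u,\deg\sigma(y))<(\deg x,\deg y)$. By (a), $(u,\sigma(y))$ is an embedded line with $\sigma(y)'\in k^*$. It is obtained from $(0,t)$ by induction, and $(x,y)$ arises from it by (B) followed by $\sigma^{-1}$.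

(c) Since $\theta(H)(x,y)=H(\theta(x),\theta(y))$, the automorphism $\theta$ maps the ideal of $(\theta(x),\theta(y))$ onto that of $(x,y)$; it also preserves coordinates and $p$-th powers. So we may replace the line by any pair in its orbit. If some pair has a zero coordinate, $F$ becomes a constant multiple of $X$ or $Y$. Otherwise take $(x,y)$ as in Lemma~\ref{lem:minimal} and $F$ as in Lemma~\ref{lem:F}, and note that $k[X^p,Y^p]$ is the set of $p$-th powers in $k[X,Y]$. If $x'\ne0$, Proposition~\ref{prop:rho} and Lemma~\ref{lem:rho0} give $F-C\in k[X^p,Y^p]$ with the coordinate $C=cY+F(X,0)$. If $x'=0$, then $y'=c\in k^*$ because $x',y'$ generate the unit ideal, and \eqref{eq:grad} says that $F_Y$ and $F_X-c$ vanish at $(x,y)$. Both have $Y$-degree less than $\deg_YF$, so both are zero, and $F-cX\in k[X^p,Y^p]$. Finally $dF=dC$ up to a constant factor, and $dC$ has no zeros because the Jacobian determinant of an automorphism is a nonzero constant.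

(d) For an embedded line $(x,y)$ let $\iota_{(x,y)}\colon\mathbb A^1\to\mathbb A^2$ be the closed immersion $t\mapsto(x(t),y(t))$. Step (A) composes $\iota$ with an automorphism of $\mathbb A^2$, and step (A$'$) does not change the image. For step (B), let $\Phi$ be the map $(X,Y)\mapsto(X^p,Y)$. Then $\Phi\circ\iota_{(u,y)}=\iota_{(u^p,y)}$, and both $\iota$'s are isomorphisms onto their images, so $\Phi$ maps the first line isomorphically onto the second. The map $\Phi$ is finite and purely inseparable, since $k[X,Y]$ is generated over $k[X^p,Y]$ by the $p$-th root $X$, and it is bijective since $k$ is perfect. These three properties hold for automorphisms and are stable under composition. Compose the steps of (b).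
\end{proof}

For Example~\ref{ex:nagata} the chain in (b) is
\[
(0,t)\ \xrightarrow{\ \mathrm{A}\ }\ (t,t)\ \xrightarrow{\ \mathrm{B}\ }\ (t^p,t)\ \xrightarrow{\ \mathrm{A}\ }\ (t^p,t^{mp}+t)\ \xrightarrow{\ \mathrm{B}\ }\ (t^{p^2},t^{mp}+t)\ \xrightarrow{\ \mathrm{A}\ }\ (t^{mp}+t,t^{p^2}),
\]
and the equation in (c) is $F=Y+(Y^m-X^p)^p$: it vanishes on the line because $x^p-y^m=t^p$, and it has $Y$-degree $mp=\deg x$ with leading coefficient $1$.

\begin{thebibliography}{9}
\bibitem{AM} Abhyankar and Moh, \emph{Embeddings of the line in the plane}, J. reine angew. Math. \textbf{276} (1975).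
\end{thebibliography}
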